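\title{Measures on compact sets of first Baire class functions have metrizable-like support}

\begin{abstract}
A Radon probability measure on a compact space has metrizable-like support if a single sequence of finite disjoint families of compact sets refines every open cover up to arbitrarily small measure. We show that every Radon probability measure on a pointwise compact set of first Baire class functions on the irrationals has this property. The proof rests on a dichotomy for a pointwise compact set $K$ of functions on a Polish space: if $L^1(\mu)$ is separable and the evaluation map into $L^1(\mu)$ is Borel, then $\mu$ has metrizable-like support or $K$ contains a copy of $\beta\mathbb N$. We also characterize metrizable-like support in three other ways, and give two examples that mark the limits of these results.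
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout, compact spaces are Hausdorff and $\mathbb N=\{1,2,\dots\}$. For a compact space $S$ we write $P(S)$ for the space of regular Borel (Radon) probability measures on $S$ with the weak$^*$ topology. A family $\mathcal A$ of sets \emph{refines} a family $\mathcal U$ if every member of $\mathcal A$ is contained in some member of $\mathcal U$.

\begin{definition}\label{def:mls}
A measure $\mu\in P(S)$ has \emph{metrizable-like support} if there is a sequence $\mathcal A_1,\mathcal A_2,\dots$ of finite disjoint families of compact subsets of $S$ such that for every open cover $\mathcal U$ of $S$ and every $\varepsilon>0$ some $\mathcal A_i$ refines $\mathcal U$ and satisfies $\mu(S\setminus\bigcup\mathcal A_i)<\varepsilon$.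
\end{definition}

The content of the definition is in the order of the quantifiers: one sequence, chosen in advance, has to serve all open covers. If $S$ is metrizable, such a sequence always exists. Partition $S$ into finitely many Borel sets of diameter less than $1/i$, and shrink these to compact sets, losing total measure less than $1/i$; this is $\mathcal A_i$, and by the Lebesgue number lemma $\mathcal A_i$ refines a given open cover for all large $i$. The same argument, carried out inside each $L_k$, works when there are compact metrizable sets $L_k\subset S$ with $\mu(L_k)\to1$. The definition keeps this sequence of finer and finer approximate partitions and forgets the metric. It is a real weakening: Section~\ref{sec:split} contains a measure with metrizable-like support that vanishes on every compact metrizable set. It is also a real restriction: Example~\ref{ex:stone} is a measure without the property.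

For a metrizable space $X$, let $B_1(X)$ be the set of functions of the \emph{first Baire class}, that is, pointwise limits of sequences of continuous functions $X\to\mathbb R$, with the topology of pointwise convergence. We are interested in $X=\mathbb N^{\mathbb N}$, the space of irrationals. Compact subsets of $B_1(\mathbb N^{\mathbb N})$ need not be metrizable, but they share with metrizable spaces the property that sequences describe the topology, and this passes to their spaces of measures. A space is \emph{Fr\'echet} if every point in the closure of a set $A$ is the limit of a sequence from $A$. We use the following two results without proof.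

\begin{theorem}[Rosenthal; Bourgain, Fremlin and Talagrand]\label{thm:BFT}
Every compact set $K\subset B_1(\mathbb N^{\mathbb N})$ is a Fr\'echet space.
\end{theorem}

\begin{theorem}[Godefroy and Talagrand]\label{thm:GT}
If a compact space $K$ embeds in $B_1(\mathbb N^{\mathbb N})$, then so does $P(K)$.
\end{theorem}

It is natural to ask whether the measures themselves behave as in the metrizable case.

\medskip
\noindent\textbf{Question.} \emph{Let $K$ be a compact subspace of $B_1(\mathbb N^{\mathbb N})$. Does every $\mu\in P(K)$ have metrizable-like support?}
\medskip

Theorems~\ref{thm:BFT} and~\ref{thm:GT} suggest a positive answer, but they do not give it directly. The Fr\'echet property produces a sequence for each point separately, whereas Definition~\ref{def:mls} asks for one countable object that works for all open covers, and $K$ need not have a countable base. Applied to one well-chosen measure on $K\times K$, the Fr\'echet property does show that $L^1(\mu)$ is separable. This is necessary for metrizable-like support, but it is not sufficient. The answer is nevertheless yes.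

\begin{theorem}\label{thm:A}
If $K\subset B_1(\mathbb N^{\mathbb N})$ is compact, then every $\mu\in P(K)$ has metrizable-like support.
\end{theorem}

The main step is a dichotomy that does not mention Baire class. For $K\subset\mathbb R^X$ and $x\in X$ let $e_x\colon K\to\mathbb R$, $e_x(f)=f(x)$, be the evaluation at $x$; it is continuous in the topology of pointwise convergence. A \emph{Polish} space is a separable, completely metrizable space, and $\beta\mathbb N$ is the \v{C}ech--Stone compactification of $\mathbb N$.

\begin{theorem}\label{thm:B}
Let $X$ be a nonempty Polish space, $K\subset[-1,1]^X$ pointwise compact and $\mu\in P(K)$. Assume that $L^1(\mu)$ is separable and that the map $\varphi\colon X\to L^1(\mu)$, $\varphi(x)=[e_x]$, is Borel. Then either $\mu$ has metrizable-like support, or $K$ contains a copy of $\beta\mathbb N$.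
\end{theorem}

No measurability of the individual functions $f\in K$ is assumed here. The two alternatives do not exclude each other (see the end of Section~\ref{sec:prelim}), and the second cannot be dropped (Example~\ref{ex:stone}).

In the proofs, Definition~\ref{def:mls} is replaced by a condition on single open sets.

\begin{definition}\label{def:cd}
A measure $\mu\in P(S)$ is \emph{countably determined} if there is a countable family $\mathcal F$ of compact subsets of $S$, with $\emptyset\in\mathcal F$, such that
\[
\mu(U)=\sup\{\mu(F):F\in\mathcal F,\ F\subset U\}\qquad\text{for every open }U\subset S .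
\]
\end{definition}

Regularity says that this formula holds when $\mathcal F$ is the family of all compact sets; the definition asks that countably many suffice. A point $p$ of a space is a \emph{$G_\delta$-point} if $\{p\}$ is a countable intersection of open sets, and $2^{\mathbb N}=\{0,1\}^{\mathbb N}$ is the Cantor set.

\begin{theorem}\label{thm:C}
For a compact space $S$ and $\mu\in P(S)$ the following are equivalent:
\begin{enumerate}
\item[(1)] $\mu$ has metrizable-like support;
\item[(2)] $\mu$ is countably determined;
\item[(3)] for each $\varepsilon\in(0,1)$ there are a compact $L\subset S$ with $\mu(L)>1-\varepsilon$ and a continuous map $\pi\colon L\to2^{\mathbb N}$ such that each open $U\subset L$ admits an open $V\subset2^{\mathbb N}$ with $\pi^{-1}(V)\subset U$ and $\mu(U\setminus\pi^{-1}(V))=0$;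
\item[(4)] for each $\varepsilon\in(0,1)$ there is a compact $L\subset S$ with $\mu(L)>1-\varepsilon$ such that the normalized restriction of $\mu$ to $L$ is a $G_\delta$-point of $P(L)$.
\end{enumerate}
\end{theorem}

Condition (3) explains the name: on a set $L$ of almost full measure, the topology is, up to null sets and from the inside, pulled back from a metrizable space. By Theorem~\ref{thm:A}, conditions (3) and (4) hold for every measure on a compact subset of $B_1(\mathbb N^{\mathbb N})$; Example~\ref{ex:tree} shows that one cannot in general take $\mu(L)=1$ there.

The idea of the proof of Theorem~\ref{thm:B} is this. If $f$ is continuous at $x$ and $f(x)>c$, then $f\ge a>c$ on a basic neighborhood $E$ of $x$. The set of all $g\in K$ with $g\ge a$ on $E$ is compact, is contained in $\{e_x>c\}$, and comes from a countable list. So $\mu$ is countably determined as soon as, for each fixed $x$, almost no $f$ oscillates at $x$. We remove from $X$ the points at which few functions oscillate, measure oscillation relative to the closed set that remains, and iterate transfinitely (Section~\ref{sec:derivative}). If the process stops before $X$ is exhausted,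 the persistent oscillation is used to build a copy of $\beta\mathbb N$ in $K$ (Section~\ref{sec:key}). Section~\ref{sec:split} shows the method on the split interval, and Section~\ref{sec:baire} verifies the hypotheses of Theorem~\ref{thm:B} for Baire class one functions. Sections~\ref{sec:char} and~\ref{sec:examples} contain the rest of Theorem~\ref{thm:C} and the examples; they are not needed for Theorem~\ref{thm:A}.

\section{Conventions and standard facts}\label{sec:prelim}

\subsection*{Measures}
A finite positive Borel measure $\mu$ on a compact space $S$ is \emph{Radon} if $\mu(B)=\sup\{\mu(T):T\subset B,\ T\text{ compact}\}$ for all Borel $B$. Passing to complements, $\mu(B)$ is also the infimum of $\mu(U)$ over open $U\supset B$. By the Riesz representation theorem, Radon measures correspond to positive functionals on $C(S)$; the space $P(S)$ is weak$^*$ compact, and $C(S)$ is dense in $L^1(\mu)$ and in $L^2(\mu)$. The restriction $\mu|_T$ to a Borel set, the measure $g\mu$ with bounded Borel density $g\ge0$, and the image $\pi_*\mu$ under a continuous map of compact spaces are again Radon. A statement holds \emph{for $\mu$-a.e.\ point} if the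 set where it fails is contained in a Borel null set. A sequence converging in $L^1(\mu)$ has a subsequence converging $\mu$-a.e.

The next lemma is the only tool we have against uncountable unions of null sets, and it is used at both critical points of Section~\ref{sec:key}.

\begin{lemma}\label{lem:cover}
Let $\mu\in P(S)$, let $R\subset S$ be Borel with $\mu(R)>0$, and let $\mathcal O$ be a family of open sets, of any cardinality, that covers $R$. Then $\mu(R\cap O)>0$ for some $O\in\mathcal O$.
\end{lemma}

\begin{proof}
Take a compact $T\subset R$ with $\mu(T)>0$. Finitely many members of $\mathcal O$ cover $T$, and one of them meets $T$ in a set of positive measure.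
\end{proof}

\begin{lemma}\label{lem:lift}
Let $\pi\colon S\to M$ be a continuous surjection of compact spaces and $m$ a positive Radon measure on $M$. Then $m=\pi_*\kappa$ for some positive Radon measure $\kappa$ on $S$.
\end{lemma}

\begin{proof}
Since $\pi$ is onto, $h\mapsto h\circ\pi$ is an isometry of $C(M)$ into $C(S)$. The functional $h\circ\pi\mapsto\int h\,dm$ has norm $m(M)$; extend it by the Hahn--Banach theorem to $\Lambda$ on $C(S)$ with $\|\Lambda\|=m(M)=\Lambda(1)$. If $0\le g\le1$, then $\Lambda(1)-\Lambda(g)=\Lambda(1-g)\le\|\Lambda\|=\Lambda(1)$, so $\Lambda(g)\ge0$. The measure $\kappa$ representing $\Lambda$ has $\int h\,d\pi_*\kappa=\int h\,dm$ for all $h\in C(M)$.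
\end{proof}

\subsection*{Function spaces}
For $K\subset\mathbb R^X$ the sets $\{e_x>c\}$ and $\{e_x<c\}$, with $x\in X$ and $c\in\mathbb R$, form a subbase of the pointwise topology. Functions in $B_1(X)$ are Borel, and $B_1(X)$ is a vector space. The indicator of a closed set $C\ne\emptyset$ in a metric space is in $B_1$, being the limit of $\max(0,1-n\,\mathrm{dist}(\cdot,C))$. If $q\colon\mathbb N^{\mathbb N}\to Y$ is a continuous surjection, then $f\mapsto f\circ q$ embeds $B_1(Y)$ in $B_1(\mathbb N^{\mathbb N})$. This applies to $Y=2^{\mathbb N}$ (take the parity of each coordinate) and to $Y=[0,1]$ (follow this by binary expansion).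

\subsection*{The space $\beta\mathbb N$}
The points of $\beta\mathbb N$ are the ultrafilters on $\mathbb N$. The space is compact, it contains $\mathbb N$ as a dense subspace, every map from $\mathbb N$ to a compact space extends continuously to $\beta\mathbb N$, and the closure of $A\subset\mathbb N$ is the set of ultrafilters containing $A$. Hence disjoint subsets of $\mathbb N$ have disjoint closures, and for $u\ne v$ in $\beta\mathbb N$ there is $A\subset\mathbb N$ with $u\in\overline A$ and $v\in\overline{\mathbb N\setminus A}$.

\begin{lemma}\label{lem:beta}
\begin{enumerate}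
\item[(a)] Let $(s_i)$ be a sequence in a compact space $S$ such that, for every $A\subset\mathbb N$, the sets $\{s_i:i\in A\}$ and $\{s_i:i\notin A\}$ have disjoint closures. Then $S$ contains a copy of $\beta\mathbb N$.
\item[(b)] A Fr\'echet space contains no copy of $\beta\mathbb N$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $\Phi\colon\beta\mathbb N\to S$ be the continuous extension of $i\mapsto s_i$. For $u\ne v$ take $A$ as above. Then $\Phi(u)$ is in the closure of $\{s_i:i\in A\}$ and $\Phi(v)$ is in the closure of $\{s_i:i\notin A\}$, so $\Phi(u)\ne\Phi(v)$. A continuous injection of a compact space into a Hausdorff space is an embedding.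

(b) Subspaces of Fr\'echet spaces are Fr\'echet, so it suffices to show that no $u\in\beta\mathbb N\setminus\mathbb N$ is the limit of a sequence from $\mathbb N$. Such a sequence takes infinitely many values, since finite sets are closed, so it has a subsequence of distinct terms. The terms of even index and those of odd index form disjoint subsets of $\mathbb N$ with $u$ in both closures, which is impossible.
\end{proof}

The model case of (a) is the sequence of coordinate functions $f_i(\sigma)=\sigma(i)$ on $X=2^{\mathbb N}$: evaluation at the indicator of $A$ takes the value $1$ at $f_i$ for $i\in A$ and $0$ for $i\notin A$. So the pointwise closure $K$ of $\{f_i\}$ contains a copy of $\beta\mathbb N$. In Section~\ref{sec:key} we reproduce this pattern along a family of points $(x_\sigma)_{\sigma\in2^{\mathbb N}}$. The same $K$ with $\mu=\delta_{f_1}$ satisfies the hypotheses of Theorem~\ref{thm:B} (here $L^1(\mu)=\mathbb R$ and $\varphi=f_1$) and both of its alternatives.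

\section{Countably determined measures}\label{sec:cd}

\begin{proposition}\label{prop:cd}
A measure $\mu\in P(S)$ has metrizable-like support if and only if it is countably determined.
\end{proposition}

\begin{proof}
Let $\mathcal F$ be as in Definition~\ref{def:cd}, and let $\mathcal A_1,\mathcal A_2,\dots$ list, with repetitions if necessary, the finite disjoint subfamilies of $\mathcal F$. Given an open cover and $\varepsilon>0$, take a finite subcover $U_1,\dots,U_m$. Choose inductively $F_j\in\mathcal F$ with
\[
F_j\subset O_j:=U_j\setminus(F_1\cup\dots\cup F_{j-1}),\qquad\mu(O_j\setminus F_j)<\varepsilon/m ,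
\]
which is possible because $O_j$ is open. The sets $F_j$ are pairwise disjoint, and $\{F_1,\dots,F_m\}$ refines the cover. A point $s\notin\bigcup_jF_j$ lies in some $U_j$, hence in $O_j\setminus F_j$. So $S\setminus\bigcup_jF_j$ has measure less than $\varepsilon$.

Conversely, let $(\mathcal A_i)$ be as in Definition~\ref{def:mls}, and let $\mathcal F$ be the countable family of all unions of subfamilies of the $\mathcal A_i$, including $\emptyset$. Given an open $U$ and $\eta>0$, take a compact $T\subset U$ with $\mu(U\setminus T)<\eta$, and take $\mathcal A_i$ refining the cover $\{U,S\setminus T\}$ with $\mu(S\setminus\bigcup\mathcal A_i)<\eta$. Let $F$ be the union of the members of $\mathcal A_i$ contained in $U$. A member that meets $T$ is not contained in $S\setminus T$, so it is contained in $U$. Hence $T\setminus F\subset S\setminus\bigcup\mathcal A_i$, and $\mu(F)\ge\mu(T)-\eta>\mu(U)-2\eta$ with $F\subset U$.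
\end{proof}

\begin{remark}\label{rem:sep}
If $\mu$ is countably determined, then $L^1(\mu)$ is separable: a Borel set is approximated in measure by an open set, and that by a member of $\mathcal F$. Separability only provides countably many sets that approximate $U$ in measure. Definition~\ref{def:cd} asks in addition for the exact inclusion $F\subset U$, and this is the whole difficulty.
\end{remark}

In a space of functions it is enough to treat the sets $\{e_x>c\}$ and $\{e_x<c\}$.

\begin{lemma}\label{lem:subbase}
Let $\mu\in P(S)$, let $\mathcal G$ be a subbase of $S$, and let $\mathcal F_0$ be a countable family of compact sets such that for each $O\in\mathcal G$, almost every point of $O$ lies in a member of $\mathcal F_0$ contained in $O$. Then $\mu$ is countably determined.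
\end{lemma}

\begin{proof}
Let $\mathcal F$ consist of $\emptyset$, $S$ and all finite unions of finite intersections of members of $\mathcal F_0$. It is countable and closed under finite unions and finite intersections. Call an open set $O$ \emph{good} if almost every point of $O$ lies in a member of $\mathcal F$ contained in $O$. Members of $\mathcal G$ are good, and so is $S$. If $O,O'$ are good, then $O\cup O'$ is good, and so is $O\cap O'$: almost every $s\in O\cap O'$ lies in some $F\subset O$ and in some $F'\subset O'$, hence in $F\cap F'\subset O\cap O'$. If $O$ is good, then it is, up to a null set, an increasing union of a sequence of members of $\mathcal F$ contained in $O$, so $\mu(O)=\sup\{\mu(F):F\in\mathcal F,\ F\subset O\}$.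

Now let $U$ be open and $T\subset U$ compact. Finite intersections of members of $\mathcal G$, together with $S$, form a base of good sets, so $T\subset O\subset U$ for a finite union $O$ of such sets. Then $\mu(T)\le\mu(O)\le\sup\{\mu(F):F\in\mathcal F,\ F\subset U\}$, and regularity finishes the proof.
\end{proof}

\section{The split interval}\label{sec:split}

Let $K$ be the set of nonincreasing functions $[0,1]\to\{0,1\}$, that is,
\[
K=\{\mathbf 1_{[0,t)}:t\in[0,1]\}\cup\{\mathbf 1_{[0,t]}:t\in[0,1]\}.
\]
It is closed in $\{0,1\}^{[0,1]}$, hence compact, and $K\subset B_1([0,1])$ because $\mathbf 1_{[0,t)}=\mathbf 1_{[0,t]}-\mathbf 1_{\{t\}}$. So $K$ embeds in $B_1(\mathbb N^{\mathbb N})$. Let $\pi\colon K\to[0,1]$ send $\mathbf 1_{[0,t)}$ and $\mathbf 1_{[0,t]}$ to $t$. It is continuous, since $\{\pi>t\}=\bigcup_{s>t}\{e_s=1\}$ and $\{\pi<t\}=\bigcup_{s<t}\{e_s=0\}$.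

\emph{Compact metrizable subsets of $K$ are countable.} Let $L\subset K$ be compact and metrizable. Then $C(L)$ is separable, and distinct functions among the $e_x|_L$ are at distance $1$, so there are only countably many of them. The classes of the relation $e_x|_L=e_y|_L$ on $[0,1]$ are intervals, by monotonicity, and each $f\in L$ is constant on each class, so $\pi(f)$ is not interior to a class. Thus $\pi(L)$ consists of endpoints of countably many intervals, and $L$ is countable. By Lemma~\ref{lem:lift} there is $\mu\in P(K)$ whose image under $\pi$ is Lebesgue measure. It has no atoms, so it vanishes on every compact metrizable subset of $K$.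

\emph{Every $\mu\in P(K)$ is countably determined.} Let $Q$ be the set of rationals in $[0,1]$ together with the countably many $x$ for which $\mu(\pi^{-1}(x))>0$, and let $\mathcal F_0$ consist of the clopen sets $\{e_q=1\}$ and $\{e_q=0\}$ for $q\in Q$. We check the hypothesis of Lemma~\ref{lem:subbase} for the subbase $\{e_x=1\}$, $\{e_x=0\}$, $x\in[0,1]$. For $x\in Q$ these sets belong to $\mathcal F_0$. Let $x\notin Q$, so that $\pi^{-1}(x)$ is null. If $f(x)=1$ and $\pi(f)\ne x$, then $\pi(f)>x$, and $f\in\{e_q=1\}\subset\{e_x=1\}$ for any rational $q\in(x,\pi(f))$. If $f(x)=0$ and $\pi(f)\ne x$, then $\pi(f)<x$, and $f\in\{e_q=0\}\subset\{e_x=0\}$ for any rational $q\in(\pi(f),x)$.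

Three features of this argument persist in general.

First, the approximating sets are of the form ``$f$ is bounded below (or above) by a constant on a set $E\ni x$'': indeed $\{e_q=1\}=\{f:f\ge1\text{ on }[0,q]\}$. The functions that escape are those in
\[
W(x)=\{f\in K:f\text{ is discontinuous at }x\}\subset\pi^{-1}(x).
\]

Second, the order of quantifiers matters. Every nonconstant $f\in K$ belongs to $W(\pi(f))$, so it is false that almost every $f$ is continuous at all points. What the argument needs is only that for each fixed $x$ the set $W(x)$ is null.

Third, the points $x$ with $\mu(W(x))>0$ have to be treated on a smaller set. These points may be dense in $[0,1]$: give positive mass to each $\mathbf 1_{[0,q]}$ with $q$ rational. But the sets $W(x)$ are pairwise disjoint, so $H=\{x:\mu(W(x))\ge1/k\}$ has at most $k$ points, and relative to $H$ no function oscillates at all; the relative neighborhoods $E=\{x\}$ are what we added by enlarging $Q$. In general the set $H$ is closed but need not be finite, and the passage from $X$ to $H$ has to be repeated.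

\section{The oscillation derivative}\label{sec:derivative}

In this section and the next, $X$, $K$, $\mu$ and $\varphi$ are as in Theorem~\ref{thm:B}. By \cite[Theorem~13.11]{Kechris}, a Borel map from a Polish space to a second countable space becomes continuous for a finer Polish topology on the domain with the same Borel sets. The space $L^1(\mu)$ is separable metric, and neither $K$ nor $\mu$ depends on the topology of $X$. So we may and do assume that
\begin{center}
\emph{$\varphi\colon X\to L^1(\mu)$ is continuous.}
\end{center}
This is the substitute for continuity of the functions in $K$: if $y$ is close to $x$, then $f(y)$ is close to $f(x)$ for most $f$, where the exceptional set depends on $y$. Fix a complete metric $\rho$ on $X$ compatible with the topology, with open balls $B(x,r)$.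

Let $H\subset X$ be nonempty and closed, let $a<b$, and let $x\in H$. Put
\[
U_n(x)=\Big\{f\in K:\inf_{B(x,1/n)\cap H}f<a\ \text{ and }\sup_{B(x,1/n)\cap H}f>b\Big\},\qquad W(x)=W_H^{a,b}(x)=\bigcap_{n}U_n(x).
\]
Thus $W(x)$ is the set of $f\in K$ that take values below $a$ and values above $b$ at points of $H$ arbitrarily close to $x$ (the point $x$ itself is allowed). The set $U_n(x)$ is the intersection of $\bigcup_y\{e_y<a\}$ and $\bigcup_y\{e_y>b\}$, with $y$ ranging over $B(x,1/n)\cap H$, so it is open in $K$; it decreases in $n$. Hence $W(x)$ is a $G_\delta$ set, in particular Borel. Measuring oscillation by a fixed pair $a<b$ is what makes these sets open with no assumption on the functions $f$.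

A function $g\colon H\to\mathbb R$ is \emph{upper semicontinuous} if $\{g\ge r\}$ is closed for every $r$.

\begin{lemma}\label{lem:usc}
For every Borel set $A\subset K$ the function $x\mapsto\mu(W(x)\cap A)$ is upper semicontinuous on $H$.
\end{lemma}

\begin{proof}
Let $x_k\to x$ in $H$ with $\mu(W(x_k)\cap A)\ge r$ for all $k$. Fix $n$. For large $k$ we have $B(x_k,\frac1{2n})\subset B(x,\frac1n)$, so $W(x_k)\subset U_{2n}(x_k)\subset U_n(x)$ and $\mu(U_n(x)\cap A)\ge r$. The sets $U_n(x)\cap A$ decrease to $W(x)\cap A$, so $\mu(W(x)\cap A)\ge r$.
\end{proof}

The core of the proof is the following statement, proved in Section~\ref{sec:key}.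

\begin{proposition}\label{prop:key}
Suppose that $K$ contains no copy of $\beta\mathbb N$. Then for every nonempty closed $H\subset X$ and all $a<b$ there is $x\in H$ with $\mu(W_H^{a,b}(x))=0$.
\end{proposition}

We now derive Theorem~\ref{thm:B} from it. One would like to pass from $H$ to the set of $x\in H$ with $\mu(W(x))>0$, but this set need not be closed, and its closure may be all of $H$, as the split interval showed. A threshold repairs this. For a triple $p=(a,b,k)$ with $a<b$ rational and $k\in\mathbb N$ define
\[
D_p(H)=\{x\in H:\mu(W_H^{a,b}(x))\ge1/k\},\qquad D_p(\emptyset)=\emptyset .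
\]
By Lemma~\ref{lem:usc} with $A=K$ the set $D_p(H)$ is closed, and under the hypothesis of Proposition~\ref{prop:key} it is a proper subset of $H$ whenever $H\ne\emptyset$. For the split interval, $D_p([0,1])$ has at most $k$ points and $D_p(D_p([0,1]))=\emptyset$.

\begin{lemma}\label{lem:E}
Suppose that $K$ contains no copy of $\beta\mathbb N$. There is a countable family $\mathcal E$ of subsets of $X$ with the following property. For each $x\in X$, for $\mu$-a.e.\ $f\in K$, and for all rationals $a<b$, there is $E\in\mathcal E$ with $x\in E$ such that $f\ge a$ on $E$ or $f\le b$ on $E$.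
\end{lemma}

\begin{proof}
Let $\mathcal B$ be a countable base of $X$. For each triple $p$ define closed sets $H^p_\alpha$, for countable ordinals $\alpha$, by
\[
H^p_0=X,\qquad H^p_{\alpha+1}=D_p(H^p_\alpha),\qquad H^p_\lambda=\bigcap_{\alpha<\lambda}H^p_\alpha\quad(\lambda\text{ a limit ordinal}).
\]
They decrease in $\alpha$. If $H^p_\alpha\ne\emptyset$, then $H^p_{\alpha+1}$ is a proper closed subset of it, so some $B_\alpha\in\mathcal B$ meets $H^p_\alpha$ and misses $H^p_{\alpha+1}$. For $\alpha<\alpha'$ the set $B_{\alpha'}$ meets $H^p_{\alpha'}\subset H^p_{\alpha+1}$, so $B_{\alpha'}\ne B_\alpha$. As $\mathcal B$ is countable, $H^p_{\alpha_p}=\emptyset$ for some countable ordinal $\alpha_p$. Let $\mathcal E$ be the family of nonempty sets $B\cap H^p_\alpha$ with $B\in\mathcal B$, $p$ a triple and $\alpha<\alpha_p$. It is countable.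

Fix $x\in X$ and rationals $a<b$, and let $N_{a,b}$ be the set of $f\in K$ for which no $E$ as in the statement exists. Let $k\in\mathbb N$ and $p=(a,b,k)$. The least ordinal $\gamma\le\alpha_p$ with $x\notin H^p_\gamma$ is neither $0$ nor a limit, so $\gamma=\alpha+1$ with $\alpha<\alpha_p$. Put $H=H^p_\alpha$. Then $x\in H\setminus D_p(H)$, which means that the Borel set $W_k=W_H^{a,b}(x)$ has measure less than $1/k$. If $f\notin W_k$, then $f\notin U_n(x)$ for some $n$, so $f\ge a$ on $B(x,1/n)\cap H$ or $f\le b$ on $B(x,1/n)\cap H$. The same holds on $E=B\cap H\in\mathcal E$ for any $B\in\mathcal B$ with $x\in B\subset B(x,1/n)$. Therefore $N_{a,b}\subset W_k$ for every $k$, and $N_{a,b}$ is contained in the Borel null set $\bigcap_kW_k$. The union over the countably many pairs $(a,b)$ is still contained in a Borel null set.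
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Assume that $K$ contains no copy of $\beta\mathbb N$, and let $\mathcal E$ be as in Lemma~\ref{lem:E}. For $E\in\mathcal E$ and $q$ rational, the sets
\[
F_{E,q}=\{f\in K:f\ge q\text{ on }E\},\qquad F'_{E,q}=\{f\in K:f\le q\text{ on }E\}
\]
are closed in $K$, hence compact. Let $\mathcal F_0$ be the countable family of all of them. Fix $x\in X$ and $c\in\mathbb R$, and let $f$ lie outside the null set that Lemma~\ref{lem:E} attaches to $x$.

If $f(x)>c$, pick rationals $c<a<b<f(x)$ and $E\ni x$ as in the lemma. The alternative $f\le b$ on $E$ fails at $x$, so $f\in F_{E,a}$, and $F_{E,a}\subset\{e_x\ge a\}\subset\{e_x>c\}$ because $x\in E$. If $f(x)<c$, pick rationals $f(x)<a<b<c$ and $E\ni x$. Now $f\ge a$ on $E$ fails at $x$, so $f\in F'_{E,b}\subset\{e_x<c\}$.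

By Lemma~\ref{lem:subbase}, $\mu$ is countably determined, and by Proposition~\ref{prop:cd} it has metrizable-like support.
\end{proof}

\section{From persistent oscillation to $\beta\mathbb N$}\label{sec:key}

We prove Proposition~\ref{prop:key}. Fix a nonempty closed $H\subset X$ and $a<b$, and write $W(x)=W_H^{a,b}(x)$. The aim is to find $a'<b'$, points $x_\sigma\in H$ for $\sigma\in2^{\mathbb N}$, and functions $f_i\in K$ such that
\begin{equation}\label{eq:indep}
f_i(x_\sigma)\le a'\ \text{ if }\sigma(i)=0,\qquad f_i(x_\sigma)\ge b'\ \text{ if }\sigma(i)=1 .
\end{equation}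
Then Lemma~\ref{lem:beta}(a) applies: for $A\subset\mathbb N$ and $\sigma=\mathbf 1_A$, the sets $\{f_i:i\in A\}$ and $\{f_i:i\notin A\}$ lie in the disjoint closed sets $\{e_{x_\sigma}\ge b'\}$ and $\{e_{x_\sigma}\le a'\}$.

The naive attempt runs as follows. Take $f_1\in W(x)$ and points $x_0,x_1$ near $x$ with $f_1(x_0)<a$ and $f_1(x_1)>b$. Take $f_2\in W(x_0)\cap W(x_1)$ and points $x_{00},x_{01}$ near $x_0$ and $x_{10},x_{11}$ near $x_1$ such that $f_2$ is below $a$ at $x_{00},x_{10}$ and above $b$ at $x_{01},x_{11}$. Continue, and let $x_\sigma$ be the limit along the branch $\sigma$. Three things go wrong.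
\begin{enumerate}
\item[(I)] The set $W(x_0)\cap W(x_1)$ may be empty, even if both sets have large measure. We work at points where $W$ is continuous in measure, so that $W(x_0)$ and $W(x_1)$ are both close to $W(x)$.
\item[(II)] The function $f_1$ is not continuous, so $f_1(x_0)<a$ says nothing about $f_1(x_{00})$. We replace $f_1$ by a set $V_1$ of candidates of positive measure; by continuity of $\varphi$, most candidates change little from $x_0$ to $x_{00}$.
\item[(III)] At the limit points $x_\sigma$ the inequalities hold only for almost every candidate, with a null set depending on $\sigma$, and there are uncountably many $\sigma$. Lemma~\ref{lem:cover} resolves this.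
\end{enumerate}

\subsection*{Points of continuity of $W$}
Separability of $L^1(\mu)$ enters here: it reduces continuity of the set-valued map $W$ to continuity of countably many semicontinuous functions.

\begin{lemma}\label{lem:G}
There is a dense set $G\subset H$ such that $\mu(W(y)\triangle W(x))\to0$ as $y\to x$ in $H$, for every $x\in G$.
\end{lemma}

\begin{proof}
The distance $\mu(A\triangle A')=\|\mathbf 1_A-\mathbf 1_{A'}\|_1$ makes the Borel sets, modulo null sets, a subspace of the separable metric space $L^1(\mu)$. So there are Borel sets $A_1=K,A_2,A_3,\dots$ that are dense for this distance. Let $g_j(x)=\mu(W(x)\cap A_j)$, which is upper semicontinuous on $H$ by Lemma~\ref{lem:usc}.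

For each $j$ and each rational $q$, the boundary in $H$ of the closed set $\{g_j\ge q\}$ is closed and has empty interior. Let $G$ be the complement in $H$ of the union of these countably many boundaries. Since $H$ is a complete metric space, $G$ is dense in $H$ by the Baire category theorem. Each $g_j$ is continuous at each $x\in G$. Indeed, upper semicontinuity gives $\limsup_{y\to x}g_j(y)\le g_j(x)$; and for a rational $q<g_j(x)$ the point $x$ is in $\{g_j\ge q\}$ but not in its boundary, so $g_j\ge q$ near $x$.

Let $x\in G$. For each $j$, as $y\to x$ in $H$,
\[
\mu(W(y)\triangle A_j)=g_1(y)+\mu(A_j)-2g_j(y)\ \longrightarrow\ \mu(W(x)\triangle A_j).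
\]
By the triangle inequality, $\limsup_{y\to x}\mu(W(y)\triangle W(x))\le2\mu(W(x)\triangle A_j)$, and the right side can be made arbitrarily small.
\end{proof}

The new points chosen at each step must again lie in $G$. The next lemma shows that this costs nothing.

\begin{lemma}\label{lem:split}
Let $x\in G$ and $r>0$, and let $R\subset W(x)$ be Borel with $\mu(R)>0$. Then there are $y,y'\in G\cap B(x,r)$ with $\mu(R\cap\{e_y<a\})>0$ and $\mu(R\cap\{e_{y'}>b\})>0$.
\end{lemma}

\begin{proof}
Since $R\subset W(x)$, the open sets $\{e_z<a\}$ with $z\in H\cap B(x,r)$ cover $R$. By Lemma~\ref{lem:cover}, $\mu(R\cap\{e_z<a\})>0$ for one such $z$. As $G$ is dense in $H$, there are $y_k\in G\cap B(x,r)$ with $y_k\to z$. Then $e_{y_k}\to e_z$ in $L^1(\mu)$ by continuity of $\varphi$, and $\mu$-a.e.\ after passing to a subsequence. So almost every point of $R\cap\{e_z<a\}$ lies in $R\cap\{e_{y_k}<a\}$ for some $k$, and one of these countably many sets has positive measure. The point $y'$ is found by the same argument with $\{e_z>b\}$ in place of $\{e_z<a\}$.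
\end{proof}

\subsection*{The tree of points}
Since $G\neq\emptyset$, Proposition~\ref{prop:key} follows once we show: \emph{if $\mu(W(x_\emptyset))>0$ for some $x_\emptyset\in G$, then \eqref{eq:indep} can be realized.} Fix such a point $x_\emptyset$, and let
\[
\theta=\frac{b-a}3,\qquad a'=a+\theta,\qquad b'=b-\theta,
\]
so that $a'<b'$; the number $\theta$ is the total drift that we allow along a branch. Write $2^n$ for the set of $0$--$1$ sequences $\sigma=(\sigma(1),\dots,\sigma(n))$, $\sigma j$ for $\sigma$ followed by $j\in\{0,1\}$, and $\sigma|m$ for the initial segment of length $m$. We construct points $x_\sigma\in G$ for $\sigma\in2^n$, $n\ge0$. With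
\begin{gather*}
R_n=\bigcap_{\sigma\in2^n}W(x_\sigma)\quad(n\ge0),\\
V_n=\bigcap_{\sigma\in2^n,\ \sigma(n)=0}\{e_{x_\sigma}<a\}\ \cap\bigcap_{\sigma\in2^n,\ \sigma(n)=1}\{e_{x_\sigma}>b\}\quad(n\ge1),\\
\beta_n=\mu(V_n),\qquad\gamma_n=2^{-2n-3}\min(\beta_1,\dots,\beta_n)\quad(n\ge1),
\end{gather*}
the requirements are:
\begin{enumerate}
\item[(i)] $\rho(x_{\sigma j},x_\sigma)<2^{-n}$ for $\sigma\in2^n$, $j\in\{0,1\}$;
\item[(ii)] $\mu(R_n)>0$ for $n\ge0$;
\item[(iii)] $\beta_n>0$ for $n\ge1$;
\item[(iv)] $\mu\{f:|f(x_{\sigma j})-f(x_\sigma)|\ge\theta2^{-n-1}\}<\gamma_n$ for $n\ge1$, $\sigma\in2^n$, $j\in\{0,1\}$.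
\end{enumerate}
The set $R_n$ is the reserve of functions that still oscillate at all points of level $n$; it keeps the construction going. The set $V_n$ is the set of candidates for $f_n$. There is no lower bound on $\beta_n$ in advance, so the later losses in (iv) are measured against the smallest of the $\beta_i$ already obtained.

At level $0$, (ii) holds by the choice of $x_\emptyset$. Suppose that the levels up to $n$ have been built; then $\mu(R_n)>0$ and, if $n\ge1$, the number $\gamma_n>0$ is determined. By Lemma~\ref{lem:G} and the continuity of $\varphi$ there is $r\in(0,2^{-n}]$ such that for all $\sigma\in2^n$ and all $y\in H\cap B(x_\sigma,r)$,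
\[
\mu(W(y)\triangle W(x_\sigma))<2^{-n-1}\mu(R_n),\qquad\text{and, if }n\ge1,\quad\|\varphi(y)-\varphi(x_\sigma)\|_1<\theta2^{-n-1}\gamma_n .
\]
Any choice of points $x_{\sigma j}\in G\cap B(x_\sigma,r)$ satisfies (i). It satisfies (iv) by Chebyshev's inequality $\mu\{|h|\ge t\}\le\|h\|_1/t$ with $t=\theta2^{-n-1}$. It also satisfies (ii) for $n+1$, because $R_n\setminus R_{n+1}$ is covered by the $2^{n+1}$ sets $W(x_{\sigma j})\triangle W(x_\sigma)$, whose measures add up to less than $\mu(R_n)$.

It remains to choose the points so that (iii) holds for $n+1$. Start with $R=R_n$ and go through the $2^{n+1}$ pairs $(\sigma,j)$ one after another. At the pair $(\sigma,j)$ the current set $R$ has positive measure and $R\subset R_n\subset W(x_\sigma)$. Lemma~\ref{lem:split} gives $x_{\sigma j}\in G\cap B(x_\sigma,r)$ such that $R\cap\{e_{x_{\sigma j}}<a\}$, if $j=0$, or $R\cap\{e_{x_{\sigma j}}>b\}$, if $j=1$, has positive measure. Replace $R$ by this intersection. The final $R$ has positive measure and is contained in $V_{n+1}$. This completes the construction.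

\subsection*{Passing to the limit}
For $\sigma\in2^{\mathbb N}$ the sequence $(x_{\sigma|m})_m$ is Cauchy by (i), so $x_\sigma=\lim_mx_{\sigma|m}$ exists in $H$. Fix $i\ge1$. Keep the candidates that never jump after level $i$:
\[
V_i'=V_i\cap\bigcap_{m\ge i}\ \bigcap_{\tau\in2^m,\ j\in\{0,1\}}\{f:|f(x_{\tau j})-f(x_\tau)|<\theta2^{-m-1}\}.
\]
This is a Borel set. Level $m$ contributes $2^{m+1}$ conditions, and $\gamma_m\le2^{-2m-3}\beta_i$ for $m\ge i$, so by (iv)
\[
\mu(V_i')\ge\beta_i-\sum_{m\ge i}2^{m+1}\gamma_m\ge\beta_i-\sum_{m\ge i}2^{-m-2}\beta_i\ge\tfrac34\beta_i>0 .
\]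
For $\sigma\in2^{\mathbb N}$ let $C_{i,\sigma}$ be the closed set $\{e_{x_\sigma}\le a'\}$ if $\sigma(i)=0$, and $\{e_{x_\sigma}\ge b'\}$ if $\sigma(i)=1$. We claim that
\begin{equation}\label{eq:null}
\mu(V_i'\setminus C_{i,\sigma})=0\qquad\text{for each }\sigma\in2^{\mathbb N}.
\end{equation}
Let $f\in V_i'$ and $m\ge i$. Then $|f(x_{\sigma|m})-f(x_{\sigma|i})|\le\sum_{l\ge i}\theta2^{-l-1}\le\theta$. Since $f\in V_i$ and the last term of $\sigma|i$ is $\sigma(i)$, we have $f(x_{\sigma|i})<a$ if $\sigma(i)=0$ and $f(x_{\sigma|i})>b$ if $\sigma(i)=1$. So $f(x_{\sigma|m})\le a'$ for all $m\ge i$ in the first case, and $f(x_{\sigma|m})\ge b'$ for all $m\ge i$ in the second. By continuity of $\varphi$, a subsequence of $(e_{x_{\sigma|m}})_m$ converges to $e_{x_\sigma}$ almost everywhere, and the inequality passes to $f(x_\sigma)$ for almost every $f\in V_i'$. This is \eqref{eq:null}.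

If $V_i'$ were disjoint from $\bigcap_\sigma C_{i,\sigma}$, the open sets $K\setminus C_{i,\sigma}$ would cover $V_i'$, and by Lemma~\ref{lem:cover} one of them would meet $V_i'$ in a set of positive measure, contrary to \eqref{eq:null}. So there is $f_i\in\bigcap_\sigma C_{i,\sigma}$. The functions $f_i$ satisfy \eqref{eq:indep}, and $K$ contains a copy of $\beta\mathbb N$. This proves Proposition~\ref{prop:key}, and with it Theorem~\ref{thm:B}.

\section{Functions of the first Baire class}\label{sec:baire}

We prove Theorem~\ref{thm:A}. Let $X=\mathbb N^{\mathbb N}$, let $K\subset B_1(X)$ be compact, and let $\mu\in P(K)$. The map $f\mapsto\frac2\pi\arctan f$ is a homeomorphism of $\mathbb R^X$ onto $(-1,1)^X$ that preserves the first Baire class, so we may assume $K\subset[-1,1]^X$. The space $K$ is Fr\'echet by Theorem~\ref{thm:BFT}, so it contains no copy of $\beta\mathbb N$ by Lemma~\ref{lem:beta}(b). It remains to verify the two hypotheses of Theorem~\ref{thm:B}. Both come from the Fr\'echet property of spaces of measures.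

\begin{lemma}\label{lem:frechet}
The spaces $P(K)$ and $P(K\times K)$ are Fr\'echet.
\end{lemma}

\begin{proof}
Let $X\sqcup X$ be the disjoint sum of two copies of $X$, and let $f\sqcup g$ equal $f$ on the first copy and $g$ on the second. The map $(f,g)\mapsto f\sqcup g$ embeds $K\times K$ in $B_1(X\sqcup X)$. Moreover $X\sqcup X$ is homeomorphic to $X$, since the sequences with odd first term and those with even first term form two complementary clopen copies of $X$. By Theorem~\ref{thm:GT} the compact spaces $P(K)$ and $P(K\times K)$ embed in $B_1(\mathbb N^{\mathbb N})$, and Theorem~\ref{thm:BFT} applies.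
\end{proof}

Each $g\in C(K)$ is approximated by its averages over a fine enough finite partition of $K$, but the partition depends on $g$. To find one sequence of partitions that works for all $g$, we encode a partition $\mathcal P$ as a measure on $K\times K$: choose a piece $A$ with probability $\mu(A)$, then two independent points of $A$. Fine partitions give measures near the diagonal measure, and a weak$^*$ convergent sequence of such measures tests all $g$ at once.

\begin{lemma}\label{lem:separable}
The space $L^1(\mu)$ is separable.
\end{lemma}

\begin{proof}
For $g,h\in C(K)$ let $(g\otimes h)(f,f')=g(f)h(f')$. Finite sums of such tensors are uniformly dense in $C(K\times K)$ by the Stone--Weierstrass theorem. For a finite Borel partition $\mathcal P$ of $K$ consider the functional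
\[
F\ \longmapsto\sum_{A\in\mathcal P,\ \mu(A)>0}\frac1{\mu(A)}\int_A\int_AF(f,f')\,d\mu(f)\,d\mu(f'),\qquad F\in C(K\times K).
\]
The inner integral is a continuous function of $f'$: this is evident for sums of tensors, and it passes to uniform limits. The functional is positive and takes the value $\sum_A\mu(A)=1$ at $F=1$, so it is represented by some $\nu_{\mathcal P}\in P(K\times K)$. Let $E_{\mathcal P}g$ be the conditional expectation of $g$, equal to $\mu(A)^{-1}\int_Ag\,d\mu$ on each piece $A$ of positive measure, and let $\Delta\in P(K\times K)$ be the image of $\mu$ under $f\mapsto(f,f)$. Then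
\[
\int g\otimes h\,d\nu_{\mathcal P}=\sum_A\frac1{\mu(A)}\int_Ag\,d\mu\int_Ah\,d\mu=\int E_{\mathcal P}g\cdot E_{\mathcal P}h\,d\mu,\qquad\int g\otimes h\,d\Delta=\int gh\,d\mu .
\]

The measure $\Delta$ is in the weak$^*$ closure of the set of all $\nu_{\mathcal P}$. By density of sums of tensors, it suffices to approximate finitely many integrals $\int g\otimes h\,d\Delta$ simultaneously. Given finitely many functions in $C(K)$ and $\eta>0$, cover $K$ by finitely many open sets on which all of them oscillate by less than $\eta$, and make these sets disjoint. For the resulting partition $\mathcal P$ we have $|E_{\mathcal P}g-g|\le\eta$ a.e.\ for each of the functions, so $|\int E_{\mathcal P}g\cdot E_{\mathcal P}h\,d\mu-\int gh\,d\mu|\le\eta(\|g\|_\infty+\|h\|_\infty)$.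

By Lemma~\ref{lem:frechet}, $\nu_{\mathcal P_n}\to\Delta$ for some sequence $(\mathcal P_n)$. Since $E_{\mathcal P}$ is an orthogonal projection in $L^2(\mu)$, every $g\in C(K)$ satisfies
\[
\|g-E_{\mathcal P_n}g\|_2^2=\int g^2\,d\mu-\int(E_{\mathcal P_n}g)^2\,d\mu=\int g\otimes g\,d\Delta-\int g\otimes g\,d\nu_{\mathcal P_n}\ \longrightarrow\ 0 .
\]
As $\|\cdot\|_1\le\|\cdot\|_2$ and $C(K)$ is dense in $L^1(\mu)$, the rational linear combinations of indicators of pieces of the $\mathcal P_n$ are dense in $L^1(\mu)$.
\end{proof}

\begin{lemma}\label{lem:borel}
The map $\varphi\colon X\to L^1(\mu)$ is Borel.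
\end{lemma}

\begin{proof}
First let $\nu\in P(K)$. Finitely supported measures are dense in $P(K)$: with $\mathcal P$ as in the previous proof and a point $f_A$ in each nonempty piece $A$, the measure $\sum_A\nu(A)\delta_{f_A}$ integrates the given functions to within $\eta$ of their $\nu$-integrals. By Lemma~\ref{lem:frechet}, $\nu=\lim_n\nu_n$ with $\nu_n$ finitely supported. The function $x\mapsto\int e_x\,d\nu_n$ is a convex combination of elements of $K$, hence Borel. Since $e_x\in C(K)$, these functions converge pointwise to $x\mapsto\int e_x\,d\nu$, which is therefore Borel. Applying this to the normalizations of $g^+\mu$ and $g^-\mu$, when nonzero, we see that $x\mapsto\int e_xg\,d\mu$ is Borel for every bounded Borel $g$ on $K$.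

Let $(h_n)$ be a dense sequence in $L^1(\mu)$, represented by Borel functions, and let $g_n=\operatorname{sign}h_n$. For every $u\in L^1(\mu)$ we have $\|u\|_1=\sup_n\int ug_n\,d\mu$: the inequality $\ge$ holds as $|g_n|\le1$, and $\|u-h_n\|_1<\eta$ gives $\int ug_n\,d\mu>\|h_n\|_1-\eta>\|u\|_1-2\eta$. Hence for $h\in L^1(\mu)$ the function
\[
x\ \longmapsto\ \|\varphi(x)-h\|_1=\sup_n\Big(\int e_xg_n\,d\mu-\int hg_n\,d\mu\Big)
\]
is Borel. So preimages of open balls are Borel, and every open subset of the separable space $L^1(\mu)$ is a countable union of balls.
\end{proof}

By Lemmas~\ref{lem:separable} and~\ref{lem:borel}, Theorem~\ref{thm:B} applies to $X$, $K$ and $\mu$. Its second alternative is excluded, so $\mu$ has metrizable-like support. This proves Theorem~\ref{thm:A}.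

\section{Metrizable quotients and $G_\delta$-points}\label{sec:char}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
The equivalence of (1) and (2) is Proposition~\ref{prop:cd}.

(2)$\Rightarrow$(3). List $\mathcal F$ as $F_1,F_2,\dots$. The indicators of the $F_n$ define a map into $2^{\mathbb N}$, and we discard a small set to make it continuous. Choose compact sets $L_n\subset S\setminus F_n$ with $\mu(S\setminus(F_n\cup L_n))<\varepsilon2^{-n}$ and put $L=\bigcap_n(F_n\cup L_n)$. Then $L$ is compact, $\mu(L)>1-\varepsilon$, and $F_n\cap L$ is clopen in $L$, its complement in $L$ being $L_n\cap L$. So $\pi\colon L\to2^{\mathbb N}$, $\pi(s)(n)=\mathbf 1_{F_n}(s)$, is continuous. Given $U=U'\cap L$ with $U'$ open in $S$, let $J=\{n:F_n\subset U'\}$ and $V=\bigcup_{n\in J}\{z\in2^{\mathbb N}:z(n)=1\}$. Then $\pi^{-1}(V)=L\cap\bigcup_{n\in J}F_n\subset U$. By (2), $\mu(\bigcup_{n\in J}F_n)\ge\sup_{n\in J}\mu(F_n)=\mu(U')$, so $U\setminus\pi^{-1}(V)\subset U'\setminus\bigcup_{n\in J}F_n$ is null.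

(3)$\Rightarrow$(4), with the same $L$. Let $\lambda=\mu|_L/\mu(L)$. For each of the countably many clopen sets $c\subset2^{\mathbb N}$, the set $\pi^{-1}(c)$ is clopen in $L$, so $\lambda'\mapsto\lambda'(\pi^{-1}(c))$ is continuous on $P(L)$. Hence the set of $\lambda'\in P(L)$ with $\lambda'(\pi^{-1}(c))=\lambda(\pi^{-1}(c))$ for all $c$ is a $G_\delta$ set containing $\lambda$. Let $\lambda'$ belong to it. Every open $V\subset2^{\mathbb N}$ is an increasing union of a sequence of clopen sets, so $\lambda'(\pi^{-1}(V))=\lambda(\pi^{-1}(V))$. For $U\subset L$ open and $V$ as in (3),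
\[
\lambda'(U)\ge\lambda'(\pi^{-1}(V))=\lambda(\pi^{-1}(V))=\lambda(U).
\]
Outer regularity of $\lambda'$ gives $\lambda'(B)\ge\lambda(B)$ for all Borel $B\subset L$, and passing to complements gives $\lambda'=\lambda$.

(4)$\Rightarrow$(2). Let $L$ be as in (4) and $\lambda=\mu|_L/\mu(L)$. Write $\{\lambda\}=\bigcap_nO_n$ with $O_n$ open in $P(L)$. Each $O_n$ contains a basic neighborhood of $\lambda$ determined by finitely many continuous functions. Listing all of these as $g_1,g_2,\dots\in C(L)$, we see that $\lambda$ is the only $\lambda'\in P(L)$ with $\int g_n\,d\lambda'=\int g_n\,d\lambda$ for all $n$. Let $\pi=(g_n)_n\colon L\to\mathbb R^{\mathbb N}$ and $M=\pi(L)$, a compact metrizable space. Each $g_n$ is a coordinate of $\pi$, so $\lambda$ is the only measure in $P(L)$ with image $\pi_*\lambda$.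

Let $U\subset L$ be open, and put $V=M\setminus\pi(L\setminus U)$. This set is open in $M$, and $\pi^{-1}(V)\subset U$. We claim that $\lambda(U\setminus\pi^{-1}(V))=0$; otherwise some mass could be moved out of $U$ along the fibers of $\pi$. Precisely, suppose that $T\subset U\setminus\pi^{-1}(V)$ is compact with $\lambda(T)>0$. Then $\pi(T)\subset\pi(L\setminus U)$, so Lemma~\ref{lem:lift}, applied to $\pi\colon L\setminus U\to\pi(L\setminus U)$, gives a positive measure $\kappa$ on $L\setminus U$ with $\pi_*\kappa=\pi_*(\lambda|_T)$. The measure $\lambda'=\lambda-\lambda|_T+\kappa$ is in $P(L)$ and has image $\pi_*\lambda$, but $\lambda'(U)=\lambda(U)-\lambda(T)<\lambda(U)$. This contradicts uniqueness and proves the claim.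

Let $\mathcal C$ be the countable family of finite unions, including $\emptyset$, of closures of members of a countable base of $M$. Each open $V\subset M$ is an increasing union of a sequence of members of $\mathcal C$. With the claim, this gives for every open $U'\subset S$
\[
\mu(U'\cap L)=\sup\{\mu(\pi^{-1}(c)):c\in\mathcal C,\ \pi^{-1}(c)\subset U'\},
\]
and the sets $\pi^{-1}(c)$ are compact. Do this for sets $L_k$ as in (4) with $\mu(L_k)>1-1/k$, $k\ge2$, and let $\mathcal F$ be the union of the resulting families. Since $\mu(U')\le\mu(U'\cap L_k)+1/k$, the family $\mathcal F$ witnesses (2).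
\end{proof}

Since the step (3)$\Rightarrow$(4) keeps the set $L$, Theorems~\ref{thm:A} and~\ref{thm:C} give the following.

\begin{corollary}\label{cor:L}
Let $K\subset B_1(\mathbb N^{\mathbb N})$ be compact, $\mu\in P(K)$ and $\varepsilon\in(0,1)$. There is a compact $L\subset K$ with $\mu(L)>1-\varepsilon$ that admits a map $\pi$ as in condition \textup{(3)} of Theorem~\ref{thm:C} and such that the normalized restriction of $\mu$ to $L$ is a $G_\delta$-point of $P(L)$.
\end{corollary}

\section{Two examples}\label{sec:examples}

If the family $\mathcal F$ consists of clopen sets, the proof of (2)$\Rightarrow$(3) works with $L_n=S\setminus F_n$ and $L=S$; this is the case for the split interval. In general the loss of $\varepsilon$ is unavoidable.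

\begin{example}[One cannot take $\mu(L)=1$ in Corollary~\ref{cor:L}]\label{ex:tree}
For a finite $0$--$1$ sequence $s$ let $[s]$ be the clopen set of $z\in2^{\mathbb N}$ extending $s$, and let
\[
K=\{\mathbf 1_{[s]}:s\text{ finite}\}\cup\{\mathbf 1_{\{x\}}:x\in2^{\mathbb N}\}\cup\{0\}\subset B_1(2^{\mathbb N}).
\]
The set $K$ is closed in $\{0,1\}^{2^{\mathbb N}}$. Indeed, let $f=\mathbf 1_A$ be in its closure. If $A$ has at most one point, then $f\in K$. If $x\ne y$ are in $A$, with longest common initial segment $t$, then the neighborhood $\{g:g(x)=g(y)=1\}$ of $f$ meets $K$ in the finite set of all $\mathbf 1_{[s]}$ with $s$ an initial segment of $t$; so $f$ is in the closure of this finite set, and $f\in K$. Thus $K$ is compact, and it embeds in $B_1(\mathbb N^{\mathbb N})$.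

Choose $c_s>0$ with $\sum_sc_s=1$, and put $m=\sum_sc_s\delta_{\mathbf 1_{[s]}}$ and $\mu=\frac12\delta_0+\frac12m$. A compact $L$ with $\mu(L)=1$ contains the atoms $0$ and $\mathbf 1_{[s]}$, hence also the limits $\mathbf 1_{\{x\}}=\lim_n\mathbf 1_{[x|n]}$; so $L=K$. If $L=K$ admitted a map $\pi$ as in (3), then $\mu$ would be a $G_\delta$-point of $P(K)$ by the proof of (3)$\Rightarrow$(4). It suffices therefore to show that $\mu$ is not a $G_\delta$-point of $P(K)$.

The map $f\mapsto\frac12\delta_f+\frac12m$ from $K$ to $P(K)$ is continuous and injective, and it sends $0$ to $\mu$. If $\{\mu\}$ were a $G_\delta$ set, so would be its preimage $\{0\}$. But every neighborhood of $0$ in $K$ contains a set $\{g\in K:g(x_1)=\dots=g(x_l)=0\}$, and hence all but finitely many of the functions $\mathbf 1_{\{x\}}$. So a $G_\delta$ set containing $0$ contains all but countably many of them, and is not $\{0\}$.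
\end{example}

\begin{example}[Separability of $L^1(\mu)$ is not sufficient]\label{ex:stone}
Let $\mathfrak A$ be the Boolean algebra of Borel subsets of $[0,1]$ modulo null sets for Lebesgue measure $\lambda$. Its Stone space $Z$ is the set of Boolean homomorphisms $z\colon\mathfrak A\to\{0,1\}$, a closed subspace of $\{0,1\}^{\mathfrak A}$, and $d\mapsto\widehat d=\{z:z(d)=1\}$ is an isomorphism of $\mathfrak A$ onto the algebra of clopen subsets of $Z$. The formula $\mathbf 1_{\widehat d}\mapsto\lambda(d)$ defines a positive functional on the span of these indicators, which is dense in $C(Z)$, so there is $\mu\in P(Z)$ with $\mu(\widehat d\,)=\lambda(d)$ for all $d$.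

\emph{$L^1(\mu)$ is separable.} If $T\subset B\subset U$ with $T$ compact and $U$ open, there is a clopen set between $T$ and $U$. So by regularity each Borel set $B\subset Z$ is approximated in measure by clopen sets $\widehat d$. These in turn are approximated by the countably many sets $\widehat{d'}$ with $d'$ a finite union of rational intervals, since $\mu(\widehat d\triangle\widehat{d'})=\lambda(d\triangle d')$.

\emph{$\mu$ is not countably determined.} Let $F_1,F_2,\dots$ be nonempty compact subsets of $Z$. For each $n$, partition $[0,1]$ into finitely many intervals of length less than $2^{-n-1}$. Their clopen sets cover $Z$, so $\widehat{d_n}$ meets $F_n$ for one of these intervals $d_n$. Let $d=[0,1]\setminus\bigcup_nd_n$. Then $\mu(\widehat d\,)=\lambda(d)>\frac12$, while $\widehat d\cap\widehat{d_n}=\emptyset$, so that the open set $\widehat d$ contains no $F_n$. Hence no countable family satisfies Definition~\ref{def:cd}.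

This example lies within the scope of Theorem~\ref{thm:B}. With the metric $\lambda(d\triangle d')$, the algebra $X=\mathfrak A$ is isometric to the closed set of indicator functions in $L^1(\lambda)$, so it is Polish. Moreover $Z\subset[-1,1]^X$, $e_d=\mathbf 1_{\widehat d}$, and $\varphi$ is an isometry. So the theorem forces $Z$ to contain $\beta\mathbb N$, and this can be seen directly. Let $d_i=(\frac1{i+1},\frac1i)$ and pick $z_i\in\widehat{d_i}$. For $A\subset\mathbb N$ the clopen set of $\bigcup_{i\in A}d_i$ contains $z_i$ for $i\in A$ and is disjoint from $\widehat{d_i}$ for $i\notin A$. Lemma~\ref{lem:beta}(a) applies.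
\end{example}

\begin{thebibliography}{1}

\bibitem{Kechris}
Kechris, \emph{Classical Descriptive Set Theory}.

\end{thebibliography}
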